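# Finite subplanes of compact connected planes of dimension 8 and 16

## 1. The guess that there are none, tested over $\mathbb R$, $\mathbb C$ and $\mathbb H$

How small can a closed subplane of a compact connected projective plane be? Can it be totally fragmented, say a Cantor set of points, or even finite? The first guess is: no. The points of such a plane form a continuum, closed subplanes are closed under continuous operations, and one expects these operations to force at least a curve into the subplane. We first make the question precise, then test the guess.

**Definition (topological plane).** A topological projective plane $\mathcal P=(P,\mathcal L)$ is a projective plane whose point set $P$ and line set $\mathcal L$ carry Hausdorff topologies such that joining two distinct points and intersecting two distinct lines are continuous operations. It is *compact* if $P$ and $\mathcal L$ are compact, and *connected* if $P$ is connected.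

**Definition (closed subplane).** A subplane is a sub-incidence structure that is itself a projective plane: it contains a quadrangle (four points, no three collinear) and is closed under joining and intersecting. It is *closed* if its point set is closed in $P$. Its *dimension* is the covering dimension of its point set.

For example, the plane over $\mathbb R$ is a closed subplane of dimension 2 in the plane over $\mathbb C$, which has dimension 4. A finite subplane is always closed, because $P$ is Hausdorff, and it has dimension 0. The smallest candidate is the Fano plane, of order 2, with 7 points and 7 lines. (Order $q$ means that each line carries $q+1$ points.)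

About covering dimension we use only textbook facts, for compact metrizable spaces and their subspaces: a closed subspace has at most the dimension of the whole space; a countable union of closed sets of dimension at most $m$ has dimension at most $m$ (the countable sum theorem); closed balls in $\mathbb R^m$ and the sphere $\mathbb S^m$ have dimension $m$; a finite nonempty set has dimension 0.

The question is: can a compact connected projective plane with $\dim P>4$ have a 0-dimensional closed subplane? The bound 4 comes from the following background fact.

**Background.** If $\mathcal P$ is a compact projective plane with $\dim P=4$, then every proper closed subplane of $\mathcal P$ has a 2-dimensional point space. In particular there is no 0-dimensional closed subplane.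

Now a test by hand. Let $F$ be $\mathbb R$, $\mathbb C$ or $\mathbb H$, and take the plane whose points are the 1-dimensional subspaces of the right vector space $F^3$; here $\dim P=2,4,8$. Let $D$ be the point set of a closed subplane. It contains a quadrangle $p_1,p_2,p_3,p_4$. Choose vectors $e_1,e_2,e_3$ spanning $p_1,p_2,p_3$. A vector spanning $p_4$ has all three coordinates nonzero, since no three of the points are collinear, so after rescaling the $e_i$ we have $p_4=(e_1+e_2+e_3)F$. Use affine coordinates in which $(x,y)$ stands for $(e_1x+e_2y+e_3)F$, and $p_1p_2$ is the line at infinity. Then $D$ contains the origin, the point $(1,1)$, and the infinite points of the two axes; hence it contains $(1,0)$ and $(0,1)$, and also the infinite point of the line through these two.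

If $(x,0)\in D$ with $x$ real, then $(x,1)\in D$, and the line through $(x,1)$ parallel to the join of $(1,0)$ and $(0,1)$ meets $y=0$ in $(x+1,0)$. So $(k,0)\in D$ for every positive integer $k$. The parallel through $(k,0)$ to the same line meets $x=0$ in $(0,k)\in D$. For a positive integer $m$ consider the line through $(0,m)$ and $(1,0)$, that is, $y=m-mx$. Its parallel through $(0,k)$ is $y=k-mx$, and it meets $y=0$ in $(k/m,0)$. So $D$ contains $(t,0)$ for every positive rational $t$, and being closed it contains an interval. Hence $D$ is not 0-dimensional. The guess survives, even in dimension 8.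

## 2. Flat planes, and where the argument stops

A second test: all planes of dimension 2, not only the one over $\mathbb R$. We use the fact that in a compact connected plane with $\dim P=2$ the lines are homeomorphic to $\mathbb S^1$ (Salzmann; see the book by Salzmann et al., *Compact Projective Planes*, de Gruyter 1995).

We shall use perspectivities. If $K,L$ are lines and $z$ is a point on neither, the perspectivity $K\to L$ with center $z$ is $x\mapsto xz\cap L$. It is continuous, and its inverse is the perspectivity $L\to K$ with center $z$, so it is a homeomorphism. If $K,L,z$ belong to a subplane with point set $D$, it maps $D\cap K$ onto $D\cap L$. Any two distinct lines of a projective plane have such a center: join a point of $K\setminus L$ to a point of $L\setminus K$ and take a third point on the join. So all lines of the subplane carry equally many points of $D$.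

**Proposition 1.** A compact connected projective plane with $\dim P=2$ has no 0-dimensional closed subplane.

*Proof.* Suppose $D$ is the point set of a 0-dimensional closed subplane. Let $K$ be a line of it and put $D_K=D\cap K$. This is closed, and it has at least 3 points. Moreover $D_K\ne K$, since $K\cong\mathbb S^1$ has dimension 1.

**Step 1: exclude the Fano plane.** Let $D_K=\{\infty,o,e\}$. Let $L,M$ be the other two lines of the subplane through $\infty$, and let $z\ne z'$ be the two points of $D$ on $M\setminus\{\infty\}$. Neither lies on $K$ or $L$. Let $f:K\to K$ be the perspectivity $K\to L$ with center $z$ followed by the perspectivity $L\to K$ with center $z'$. Then $f(\infty)=\infty$.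

There is no other fixed point. Suppose $f(x)=x\neq\infty$ and put $y=zx\cap L$. Then $x,y,z'$ are collinear as well. Since $K\cap L=\{\infty\}$ and $x\in K$, $x\ne\infty$, $y\in L$, we have $y\ne x$. The line $xy$ contains both $z$ and $z'$, so $xy=M$ and $x\in M\cap K=\{\infty\}$, a contradiction.

Now $f$ permutes $D_K$ and fixes only $\infty$, so it interchanges $o$ and $e$. On $K\setminus\{\infty\}\cong\mathbb R$ the continuous function $f(x)-x$ equals $e-o$ at $o$ and $o-e$ at $e$. These have opposite signs, so $f$ has a fixed point on $\mathbb R$, a contradiction.

**Step 2: if $|D_K|\ge4$, any pair of points of $D_K$ can be moved to any other.** We claim: for ordered pairs $(p,q)$ and $(p',q')$ of distinct points of $D_K$ there is a product of perspectivities of the subplane, from $K$ to $K$, with $p\mapsto p'$, $q\mapsto q'$. All points and lines in this step belong to the subplane.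

First let $L\neq K$ be a line with $p,q\notin L$, and let $a\ne b$ be points on $L$ not on $K$. The lines $pa$ and $qb$ are distinct: a common line would contain $p,q$, so it would be $K$, but $a\notin K$. Let $z=pa\cap qb$. If $z\in K$, then $z=pa\cap K=p$ and $z=qb\cap K=q$, impossible; likewise $z\notin L$. So the perspectivity $K\to L$ with center $z$ maps $p\mapsto a$, $q\mapsto b$.

Now choose $t\in D_K\setminus\{p,q\}$ and $t'\in D_K\setminus\{p',q'\}$. If we can take $t=t'$, choose a line $L\ne K$ through $t$ and points $a\neq b$ on $L\setminus\{t\}$, and go $(p,q)\mapsto(a,b)\mapsto(p',q')$. Otherwise choose lines $L\ni t$ and $L'\ni t'$ different from $K$. They are distinct and meet in a point $s$ off $K$. Since lines have at least 4 points, there are distinct $a,b\in L\setminus\{t,s\}$ and distinct $a',b'\in L'\setminus\{t',s\}$. The first part applies three times: $(p,q)\mapsto(a,b)\mapsto(a',b')\mapsto(p',q')$.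

**Step 3: exclude $|D_K|\ge4$.** A component of $K\setminus D_K$ is an open arc of the circle $K$. Its endpoints lie in $D_K$, and they are distinct because $D_K$ has more than one point. The maps of Step 2 are homeomorphisms of $K$ leaving $D_K$ invariant, so they permute these components. Hence any two points of $D_K$ are the endpoints of some component. Take four points $x_1,x_2,x_3,x_4$ of $D_K$ in cyclic order. Each of the two open arcs with endpoints $x_1,x_3$ contains $x_2$ or $x_4$, so neither is a component of $K\setminus D_K$. This is a contradiction. $\square$

What would Step 1 give in a higher-dimensional plane? It still produces a homeomorphism $f$ of $K\setminus\{\infty\}$ without fixed points that interchanges two points. In dimension 2 we killed $f$ by the intermediate value theorem. For $\dim P=4$ the known proof of the background fact relies on Brouwer's translation theorem, which says that an orientation-preserving homeomorphism of $\mathbb R^2$ without fixed points has no periodic points. That theorem has no analogue in higher dimensions. Indeed, on $\mathbb R^m$ with $m\ge3$, written as $\mathbb C\times\mathbb R\times\mathbb R^{m-3}$, let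
$$f(z,t,c)=\bigl(-z,\ t+(1-|z|)^2,\ c\bigr).$$
Its inverse is $(z,t,c)\mapsto(-z,\,t-(1-|z|)^2,\,c)$, so $f$ is a homeomorphism. A fixed point would need $z=0$ and $(1-|z|)^2=0$, which is impossible. Yet $f$ interchanges $(1,0,0)$ and $(-1,0,0)$. So the map $f$ alone yields no contradiction any more. We now try to construct a Fano subplane instead.

## 3. The theorems

The guess is wrong. Throughout, $\mathbb A=\mathbb H$ with $n=4$, or $\mathbb A=\mathbb O$ with $n=8$.

**Theorem A.** For $n=4$ and $n=8$ there is a compact connected projective plane with $\dim P=2n$ (so 8 or 16, respectively) that contains a subplane of order 2. Being finite, this subplane is closed and 0-dimensional.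

**Theorem B.** Let $n\in\{4,8\}$ and let $\pi$ be a finite projective plane of order $q$ with $q^2-1\le n$. Then $\pi$ is isomorphic to a closed subplane of some compact connected projective plane of dimension $2n$. In particular, some 16-dimensional compact plane contains a closed subplane of order 3.

**Theorem C.** There exists a compact connected projective plane of finite dimension $d$ with a 0-dimensional closed subplane if and only if $d\in\{8,16\}$.

Theorems A and B will be proved from textbook facts. Theorem C also uses cited results, named in Section 9. Nothing is claimed about infinite-dimensional planes, not even that they exist.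

## 4. A Fano configuration in a translation plane, and the equation $2v=0$

Identify $\mathbb A$ with $\mathbb R^n$ and its Euclidean norm. Of the multiplication we use that it is bilinear over $\mathbb R$, that $1\in\mathbb A$ is a unit, and that $|xy|=|x||y|$. The last property shows that for fixed $z\neq0$ the linear map $t\mapsto tz$ is $|z|$ times an isometry; in particular it is bijective.

**Definition (spread).** Let $V$ be a real vector space of dimension $2n$. A spread of $V$ is a set $\mathcal S$ of $n$-dimensional subspaces such that each nonzero vector lies in exactly one of them.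

For example, the complex lines through $0$ form a spread of $\mathbb C^2=\mathbb R^4$. Two distinct elements $S,T$ of a spread meet in $0$, so $V=S\oplus T$. The points of $V$ and the cosets $v+S$ as lines then form an affine plane: distinct $v,w$ lie on the unique line $v+S$ with $v-w\in S$, and cosets of distinct $S,T$ meet in exactly one point because $V=S\oplus T$. Its projective closure adds one point at infinity for each $S\in\mathcal S$ and the line $L_\infty$ of all these points.

We take $V=\mathbb A\oplus\mathbb A$ and seek spreads consisting of $S_\infty=0\oplus\mathbb A$ and $S_s=\{(x,M_sx):x\in\mathbb A\}$ for $s\in\mathbb A$, where the $M_s$ are linear maps and $M_0=0$. The lines are $x=c$ and $y=M_sx+b$. Let $(\infty)$ be the common point at infinity of the lines $x=c$.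

Which equations does a Fano plane impose? Let $(\infty)$ be one of its points, and let the three lines through it be $x=0$, $x=a$, $x=b$. Each carries two more points; take
$$(0,0),\ (0,-w);\qquad (a,0),\ (a,u);\qquad (b,0),\ (b,v),$$
with $u,v,w\ne0$. Each of the other four lines picks one point from each pair, and two of them share exactly one point. We choose
$$\ell_1:y=0,\qquad \ell_2:y=m_2x,\qquad \ell_3:y=m_3x-w,\qquad \ell_4:y=m_4x-w,$$
where $\ell_2$ passes through $(a,u),(b,v)$, $\ell_3$ through $(a,0),(b,v)$, and $\ell_4$ through $(a,u),(b,0)$. This says
$$m_2a=u,\ \ m_2b=v;\qquad m_3a=w,\ \ m_3b=v+w;\qquad m_4a=u+w,\ \ m_4b=w. \tag{1}$$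

The first thing to try is the familiar plane over $\mathbb A$, where $M_sx=sx$. Let $m_i=M_{s_i}$. By (1), $(s_2+s_3-s_4)a=u+w-(u+w)=0$ and $a\ne0$, so $s_4=s_2+s_3$. Then (1) also gives $w=m_4b=m_2b+m_3b=v+(v+w)$, that is, $2v=0$. So $v=0$, and two points of the configuration coincide. The same happens for every spread with $M_s+M_t=M_{s+t}$: then $M_{s_2+s_3}a=M_{s_4}a$, and since $(a,M_{s_4}a)$ lies in only one spread element, $s_4=s_2+s_3$. The point of failure is exact: additivity makes $m_4$ the sum of $m_2$ and $m_3$, and then the two columns of (1) contradict each other.

So we want $m_2,m_3,m_4$ to be chosen independently. Slopes of distinct lines through $0$ must satisfy $m_ix\ne m_jx$ for all $x\neq0$. There is a cheap way to guarantee this: require $|m_4x|<|m_3x|<|m_2x|$ for all $x\ne0$. The lengths then separate the slopes, and the rotation parts of the $m_i$ are free. We need spreads flexible enough to use this freedom.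

## 5. Slopes twisted along the radius

**Definition (admissible).** A continuous map $B:(0,\infty)\to GL_n(\mathbb R)$, $r\mapsto B_r$, is *admissible* if for each $x\ne0$ the function $r\mapsto|B_rx|$ is strictly increasing, tends to $0$ for $r\to0$, and tends to $\infty$ for $r\to\infty$. Given $B$, put $M_0=0$ and, for $0\neq s\in\mathbb A$,
$$M_sx=\hat s\,(B_{|s|}x),\qquad \hat s=s/|s|. \tag{2}$$

For example, $B_r=r\cdot\mathrm{id}$ is admissible, and it gives $M_sx=sx$, the plane over $\mathbb A$. More generally $B_r=rO_r$ is admissible for *every* continuous $O:(0,\infty)\to SO(n)$, because $|B_rx|=r|x|$. Diagonal maps such as $B_r=\mathrm{diag}(r,r^2,\dots,r^n)$ are admissible too.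

Note that $|M_sx|=|B_{|s|}x|$ for $s\ne0$, and that for a positive real $s=r\in\mathbb R\subset\mathbb A$ we have $\hat s=1$, so $M_r=B_r$.

**Lemma 2.** For each $x\neq0$ the map $s\mapsto M_sx$ is a bijection $\mathbb A\to\mathbb A$.

*Proof.* Injectivity: let $M_sx=M_tx$. Since $|M_0x|=0$, $|B_rx|>0$ for $r>0$, and $r\mapsto|B_rx|$ is strictly increasing, taking norms gives $|s|=|t|=:r$. If $r=0$ then $s=t=0$. If $r>0$, then $(\hat s-\hat t)B_rx=0$ with $B_rx\ne0$. Multiplicativity of the norm gives $\hat s=\hat t$, so $s=t$.

Surjectivity: $0=M_0x$. Let $y\neq0$. By the intermediate value theorem there is $r>0$ with $|B_rx|=|y|$. Put $z=B_rx\ne0$. As $t\mapsto tz$ is bijective, $tz=y$ for some $t$, and $|t||z|=|y|=|z|$ gives $|t|=1$. Then $M_{rt}x=t(B_rx)=y$. $\square$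

So $\mathcal S=\{S_s:s\in\mathbb A\cup\{\infty\}\}$ is a spread of $V$. A nonzero vector $(0,y)$ lies in $S_\infty$ and in no $S_s$, because $M_s0=0$. A vector $(x,y)$ with $x\neq0$ is not in $S_\infty$, and it lies in $S_s$ for exactly one $s\in\mathbb A$, by Lemma 2. Let $\mathcal P_B=(P,\mathcal L)$ be the projective closure of the resulting affine plane.

**Lemma 3.** The map $s\mapsto M_s$ is continuous on $\mathbb A$; $\|M_s\|\to0$ as $s\to0$; and $\|M_s^{-1}\|\to0$ as $|s|\to\infty$.

*Proof.* Continuity at $s\ne0$ is clear from (2). On the compact unit sphere the continuous functions $x\mapsto|B_rx|$ decrease pointwise to $0$ as $r\downarrow0$, hence uniformly by Dini's theorem. So $\|M_s\|=\|B_{|s|}\|\to0$ as $s\to0$, which is also continuity at $0$. For $K>0$ the sets $\{x:|x|=1,\ |B_rx|>K\}$ are open in the unit sphere, increase with $r$, and cover the sphere. By compactness one of them is the whole sphere, and then so are all those for larger $r$. Hence $\min_{|x|=1}|B_rx|\to\infty$ as $r\to\infty$, and $\|M_s^{-1}\|=1/\min_{|x|=1}|B_{|s|}x|\to0$. $\square$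

## 6. The topology of $\mathcal P_B$

We recall some facts. The Grassmannian $G_k(W)$ of $k$-dimensional subspaces of a real vector space $W$ is compact and metrizable. Inclusion is a closed relation: if $S_i\subseteq X_i$, $S_i\to S$ and $X_i\to X$, then $S\subseteq X$. If linear maps converge, so do their graphs. The quotient of a compact metrizable space by a closed equivalence relation is compact and metrizable. Write $\mathrm P(W)=G_1(W)$.

**Proposition 4.** If $B$ is admissible, then with suitable topologies $\mathcal P_B$ is a compact connected topological projective plane with $\dim P=2n$.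

*Proof.*

**Step 1: the spread is a compact sphere.** By Lemma 3 the map $s\mapsto S_s$ is continuous from $\mathbb A$ to $G_n(V)$. For $s\neq0$ we have $S_s=\{(M_s^{-1}y,y):y\in\mathbb A\}$, so Lemma 3 also gives $S_s\to S_\infty$ as $|s|\to\infty$. Thus $\mathcal S$ is an injective continuous image of $\mathbb A\cup\{\infty\}\cong\mathbb S^n$ in a Hausdorff space. Hence $\mathcal S$ is compact and homeomorphic to $\mathbb S^n$.

**Step 2: the point space.** Let $W=V\oplus\mathbb R$ and identify the affine point $v$ with $\mathbb R(v,1)\in\mathrm P(W)$. The other elements of $\mathrm P(W)$ are those contained in $V$. Let $\sim$ identify $p,p'\subset V$ if and only if they lie in the same element of $\mathcal S$, and be trivial otherwise. The classes in $\mathrm P(V)$ correspond to the elements of $\mathcal S$, so $P=\mathrm P(W)/{\sim}$ is the point set of $\mathcal P_B$. The relation is the union of the diagonal and a set of pairs in $\mathrm P(V)\times\mathrm P(V)$. The latter set is closed: if $p_k,p_k'\subset S_k\in\mathcal S$ with $p_k\to p$ and $p'_k\to p'$, pass to a subsequence with $S_k\to S\in\mathcal S$, using Step 1; then $p,p'\subset S$. So $P$ is compact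 and metrizable. It is connected because $\mathrm P(W)$ is.

**Step 3: the line space.** Let
$$Y=\{X\in G_{n+1}(W): X\supseteq S\text{ for some }S\in\mathcal S\}.$$
It is closed: if $S_k\subseteq X_k$ and $X_k\to X$, pass to a subsequence with $S_k\to S\in\mathcal S$; then $S\subseteq X$. Let $X\in Y$ with $X\not\subseteq V$. Then $X\cap V$ has dimension $n$ and contains some $S\in\mathcal S$, so $X\cap V=S$ and $X=S+\mathbb R(v,1)$ with $v$ determined modulo $S$. We let $X$ represent the affine line $v+S$. Each affine line arises in this way from exactly one $X$. The set $\{X\in Y:X\subseteq V\}$ is closed, and nonempty because $n+1\le2n$. Let $\mathcal L$ be the quotient of $Y$ in which this set is collapsed to one point, representing $L_\infty$. Then $\mathcal L$ is compact and metrizable.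

**Step 4: incidence is closed in $P\times\mathcal L$.** The preimage of the incidence relation in $\mathrm P(W)\times Y$ is
$$F=\{(p,X):X\not\subseteq V,\ p\subset X\}\cup\{(p,X):X\subseteq V,\ p\subset V\}.$$
To see this, let $X\not\subseteq V$ represent $v+S$. If $p\not\subset V$ is an affine point, it lies on $v+S$ if and only if $p\subset X$. If $p\subset V$, its class is the point at infinity of $v+S$ if and only if $p\subset S=X\cap V$, that is, $p\subset X$. If $X\subseteq V$, the line is $L_\infty$, and its points are the classes of the $p\subset V$.

The second set in $F$ is closed. Suppose that $(p_k,X_k)$ in the first set converges to $(p,X)\in\mathrm P(W)\times Y$. Then $p\subset X$. Either $X\not\subseteq V$, or $X\subseteq V$ and so $p\subset V$. In both cases $(p,X)\in F$. So $F$ is closed in a compact space, hence compact. Its image, the incidence relation, is compact, hence closed.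

**Step 5: joining and intersecting are continuous.** All spaces are metrizable, so sequences suffice. Let $p_k\to p$ and $p'_k\to p'$ with $p_k\ne p_k'$ and $p\ne p'$. Any subsequence of the lines $p_kp'_k$ has a further subsequence converging to some $L\in\mathcal L$. By Step 4, $p$ and $p'$ lie on $L$, so $L=pp'$. Hence $p_kp_k'\to pp'$. Similarly, let $L_k\to L$ and $L'_k\to L'$ with $L_k\ne L_k'$ and $L\neq L'$. Any subsequence of the points $L_k\cap L_k'$ has a further subsequence converging to a point, which by Step 4 is on both $L$ and $L'$. So $L_k\cap L'_k\to L\cap L'$.

**Step 6: the dimension.** The affine points form an open subset of $P$ homeomorphic to $\mathbb R^{2n}$, because on the open set $\mathrm P(W)\setminus\mathrm P(V)$, a union of classes, the relation is trivial. The complement is $L_\infty=\mathrm P(V)/{\sim}$. The map $\mathrm P(V)\to\mathcal S$ sending a 1-space to the spread element containing it has closed graph (if $p_k\subset S_k$, $p_k\to p$, $S_k\to S$, then $p\subset S$) and compact target, so it is continuous. It induces a continuous bijection from the compact space $L_\infty$ onto the Hausdorff space $\mathcal S$. So $L_\infty\cong\mathcal S\cong\mathbb S^n$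 has dimension $n$. Thus $P$ is the union of $L_\infty$ and countably many closed $2n$-balls, and $\dim P=\max(2n,n)=2n$. $\square$

## 7. A triangle with three different sides

To solve (1) we use the simplest admissible maps, $B_r=rO_r$. Then each $m_i$ must multiply all inner products on $E=\mathrm{span}(a,b)$ by a constant $\kappa_i=r_i^2$. Since $M_r=B_r$ offers one matrix for each $r$, we want $\kappa_2,\kappa_3,\kappa_4$ distinct. Let us see what (1) says then. Write $\alpha=|a|^2$, $\beta=|b|^2$, $\gamma=\langle a,b\rangle$. The maps $m_3$ and $m_4$ give
$$|w|^2=\kappa_3\alpha=\kappa_4\beta,\qquad \langle v,w\rangle=\kappa_3\gamma-|w|^2=\kappa_3(\gamma-\alpha),\qquad \langle u,w\rangle=\kappa_4\gamma-|w|^2=\kappa_4(\gamma-\beta),$$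
and $m_2$ gives $|u|^2=\kappa_2\alpha$, $|v|^2=\kappa_2\beta$, $\langle u,v\rangle=\kappa_2\gamma$. The remaining conditions $|v+w|^2=\kappa_3\beta$ and $|u+w|^2=\kappa_4\alpha$ become
$$\kappa_3(\alpha+\beta-2\gamma)=\kappa_2\beta,\qquad \kappa_4(\alpha+\beta-2\gamma)=\kappa_2\alpha .$$
Since $\alpha+\beta-2\gamma=|a-b|^2$, all conditions on the $\kappa_i$ together say
$$\kappa_4:\kappa_3:\kappa_2=|a|^2:|b|^2:|a-b|^2 .$$
So we want a triangle $0,a,b$ with three different side lengths. Take $\alpha=3$, $\beta=4$, $\gamma=1$, so $|a-b|^2=5$, and $\kappa_4=3$, $\kappa_3=4$, $\kappa_2=5$. Then the Gram matrix of $(u,v,w)$ must be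
$$\begin{pmatrix}15&5&-9\\5&20&-8\\-9&-8&12\end{pmatrix}.$$
Its leading minors are $15$, $275$, $1440$, so it is positive definite, and such vectors exist as soon as three dimensions are available. In $\mathbb R^4$ one can even take integer vectors.

*Proof of Theorem A.*

**Step 1: the vectors.** In $\mathbb R^4\subseteq\mathbb R^n$ let
$$a=(1,1,1,0),\quad b=(1,1,-1,1),\quad w=(1,1,3,1),\quad u=(2,-1,-3,-1),\quad v=(-1,3,-3,-1).$$
Then $u+w=(3,0,0,0)$ and $v+w=(0,4,0,0)$, and direct computation gives the following.

| pair | square of norm of first | square of norm of second | inner product |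
|---|---|---|---|
| $(a,b)$ | 3 | 4 | 1 |
| $(u,v)$ | 15 | 20 | 5 |
| $(w,\,v+w)$ | 12 | 16 | 4 |
| $(u+w,\,w)$ | 9 | 12 | 3 |

The vectors $a,b$ are linearly independent; let $E=\mathrm{span}(a,b)$. Define linear maps $m_2,m_3,m_4:E\to\mathbb R^n$ by (1). The rows of the table are $5,4,3$ times the first row, so these maps multiply inner products on $E$ by $5,4,3$. Hence $m_i$ is $r_i$ times an isometric embedding of $E$, with $r_2=\sqrt5$, $r_3=2$, $r_4=\sqrt3$.

**Step 2: the admissible map.** Here the room beyond $E$ is used. Extend $r_i^{-1}m_i$ to $\mathbb R^n$ by an isometry of $E^\perp$ onto $m_i(E)^\perp$. Since $\dim E=2<n$, the space $E^\perp$ is nonzero, and composing with a reflection of $E^\perp$ if necessary we may take the determinant to be $1$. So $m_i$ extends to $r_iO_i$ with $O_i\in SO(n)$, and we write $m_i$ for the extension too. The $r_i$ are distinct and $SO(n)$ is path connected, so there is a continuous $O:(0,\infty)\to SO(n)$ with $O_{r_i}=O_i$: use paths on $[\sqrt3,2]$ and $[2,\sqrt5]$, and constants outside. Put $B_r=rO_r$. This is admissible, and by Proposition 4 the plane $\mathcal P_B$ is compact and connected with $\dim P=2n$. Moreover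 $M_{r_i}=B_{r_i}=m_i$ and $M_0=0$.

**Step 3: seven points on seven lines.** Therefore
$$x=0,\quad x=a,\quad x=b,\quad \ell_1:y=0,\quad \ell_2:y=m_2x,\quad \ell_3:y=m_3x-w,\quad \ell_4:y=m_4x-w$$
are lines of $\mathcal P_B$. They are distinct, since the last four have the distinct slopes $M_0,M_{\sqrt5},M_2,M_{\sqrt3}$. Consider the seven distinct points
$$(\infty),\ (0,0),\ (a,0),\ (b,0),\ (0,-w),\ (a,u),\ (b,v).$$
By (1) we have these incidences:

* $x=0$ contains $(\infty),(0,0),(0,-w)$; $x=a$ contains $(\infty),(a,0),(a,u)$; $x=b$ contains $(\infty),(b,0),(b,v)$;
* $\ell_1$ contains $(0,0),(a,0),(b,0)$;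
* $\ell_2$ contains $(0,0),(a,u),(b,v)$, since $m_2a=u$ and $m_2b=v$;
* $\ell_3$ contains $(0,-w),(a,0),(b,v)$, since $m_3a-w=0$ and $m_3b-w=v$;
* $\ell_4$ contains $(0,-w),(a,u),(b,0)$, since $m_4a-w=u$ and $m_4b-w=0$.

**Step 4: this is a subplane.** Each of the seven lines contains at least three of the seven points. Distinct lines share at most one point, so no pair of points is joined twice, and at least $7\cdot3=21=\binom72$ pairs are joined. Hence every pair of the points is joined by one of the lines, and each line contains exactly three of the points. Through a given point, the other six points are distributed in twos over the lines, so each point is on exactly three of the lines. Counting pairs of lines dually, $7\cdot3=\binom72$ shows that any two of the lines meet in one of the seven points. Finally, each of the six lines other than $\ell_1$ contains exactly one point of $\ell_1$ among the seven, so exactly two of the points $(\infty),(0,-w),(a,u),(b,v)$ off $\ell_1$. No three of these four are collinear: a line containing three of them would be the join of two of the seven points, hence one of the seven lines. They form a quadrangle, and we have a subplane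 of order 2. It is finite, hence closed and 0-dimensional. $\blacksquare$

For $\mathbb A=\mathbb C$, $n=2$, there would be no room: $E$ would be all of $\mathbb R^2$, and vectors $u,v,w$ with the Gram matrix above, of rank 3, do not fit into $\mathbb R^2$.

## 8. Chains of quadratic forms, and planes of order $q$ with $q^2-1\le n$

For larger planes one cannot expect all slopes to be multiples of isometries on $E$. But admissibility asks only for increasing lengths, so a chain of quadratic forms should do.

**Lemma 5.** Let $E\subset\mathbb R^n$ be a subspace with $\dim E<n$. Let $m_1,\dots,m_N:E\to\mathbb R^n$ be injective linear maps such that the quadratic forms $Q_h(x)=|m_hx|^2$ satisfy $Q_1<Q_2<\dots<Q_N$ on $E\setminus\{0\}$. Then the $m_h$ extend to $\mathbb R^n$ so that for some admissible $B$ one has $B_h=m_h$ for $h=1,\dots,N$; that is, $M_h=m_h$ for the real elements $h\in\mathbb R\subset\mathbb A$.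

*Proof.*

**Step 1: extend to $\mathbb R^n$, keeping the chain.** As $m_h$ is injective, $E^\perp$ and $m_h(E)^\perp$ have the same dimension, which is positive. On $E^\perp$ let $m_h$ be $h$ times a linear isometry onto $m_h(E)^\perp$, with orientation chosen so that $\det m_h>0$. For $x\in E$ and $x'\in E^\perp$ we get $|m_h(x+x')|^2=|m_hx|^2+h^2|x'|^2$. So the forms $Q_h=m_h^{\mathsf T}m_h$ on $\mathbb R^n$ are positive definite, and $Q_1<\dots<Q_N$ on $\mathbb R^n\setminus\{0\}$.

**Step 2: interpolate the lengths.** Define $Q_r$ for real $r>0$ by linear interpolation on each $[h,h+1]$ with $1\le h<N$, by $Q_r=r^2Q_1$ for $r\le1$, and by $Q_r=(r/N)^2Q_N$ for $r\ge N$. Then $Q_r$ is positive definite and continuous in $r$, and for each $x\ne0$ the function $r\mapsto Q_r(x)$ is strictly increasing, with limits $0$ and $\infty$ at the ends.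

**Step 3: interpolate the rotations.** Put $O_h=m_hQ_h^{-1/2}$. Then $O_h^{\mathsf T}O_h=Q_h^{-1/2}m_h^{\mathsf T}m_hQ_h^{-1/2}=\mathrm{id}$ and $\det O_h>0$, so $O_h\in SO(n)$. Join these by a continuous path $r\mapsto O_r$ in $SO(n)$, and let $B_r=O_rQ_r^{1/2}$. This is continuous in $r$, and $|B_rx|^2=Q_r(x)$, so $B$ is admissible; and $B_h=m_h$. $\square$

Now let $\pi$ be as in Theorem B. We again send one point $\omega$ of $\pi$ to $(\infty)$, and the lines through it to vertical lines $x=c_0,\dots,x=c_q$. A line of $\pi$ not through $\omega$ selects one point $(c_i,y_i)$ on each vertical line. We can make the points $c_i$ affinely independent, so that there is always a linear $m$ with $m(c_i-c_j)=y_i-y_j$. What we must arrange are the quadratic forms $|\sum x_iy_i|^2$ on $\{\sum x_i=0\}$: over the $q^2$ lines they must form a strict chain. If we place the points on different vertical lines at unit vectors from pairwise orthogonal subspaces, all forms are equal to $|x|^2$. That is a tie, and a small perturbation will break it in a controlled way.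

*Proof of Theorem B.*

**Step 1: notation in $\pi$.** Fix a point $\omega$. Let $K_0,\dots,K_q$ be the lines through $\omega$, and let $p_{ik}$ ($1\le k\le q$) be the points of $K_i\setminus\{\omega\}$. Let $\Lambda$ be the set of the $q^2$ lines not through $\omega$. For $\ell\in\Lambda$ write $\ell\cap K_i=p_{i,\ell(i)}$. For $i\neq j$ the map $\ell\mapsto(\ell(i),\ell(j))$ is a bijection $\Lambda\to\{1,\dots,q\}^2$, since a point of $K_i\setminus\{\omega\}$ and a point of $K_j\setminus\{\omega\}$ have exactly one join, and it misses $\omega$. Choose pairwise distinct reals $\lambda_\ell$ ($\ell\in\Lambda$) with $\sum_\ell\lambda_\ell=0$.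

**Step 2: the tied configuration.** Since $(q+1)(q-1)=q^2-1\le n$, there are pairwise orthogonal subspaces $H_0,\dots,H_q$ of $\mathbb R^n$, each of dimension $q-1$. Let $z_{i1},\dots,z_{iq}\in H_i$ be the unit vertices of a regular simplex centered at $0$. They span $H_i$, and their only linear relation up to scalars is $\sum_kz_{ik}=0$. (For $q=2$, $H_i$ is a line and $z_{i1},z_{i2}$ are its two unit vectors.) We shall use the following:
$$\text{for every } f:\{1,\dots,q\}\to\mathbb R \text{ with } \textstyle\sum_k f(k)=0 \text{ there is } \xi\in H_i \text{ with } \langle\xi,z_{ik}\rangle=f(k) \text{ for all } k. \tag{3}$$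
Indeed, $\xi\mapsto(\langle\xi,z_{ik}\rangle)_k$ is injective on $H_i$ because the $z_{ik}$ span, and its image lies in the space of sum-zero vectors in $\mathbb R^q$, which has the same dimension $q-1$.

**Step 3: the perturbation.** We want vectors $y_{ik}$ near $z_{ik}$ such that, to first order, $\langle y_{i,\ell(i)},y_{j,\ell(j)}\rangle$ is $\varepsilon\lambda_\ell$ for all $i<j$. For $i<j$ let $g_{ij}(k,k')=\lambda_\ell$, where $\ell$ is the line with $\ell(i)=k$, $\ell(j)=k'$. Let $\rho_{ij}(k)=\frac1q\sum_{k'}g_{ij}(k,k')$. Then
$$\sum_k\rho_{ij}(k)=\frac1q\sum_{\ell\in\Lambda}\lambda_\ell=0\qquad\text{and}\qquad \sum_{k'}\bigl(g_{ij}(k,k')-\rho_{ij}(k)\bigr)=0 .$$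
So by (3) we may choose $\xi^j_{ik}\in H_j$ with $\langle\xi^j_{ik},z_{jk'}\rangle=g_{ij}(k,k')-\rho_{ij}(k)$ for all $k'$, and $\xi^i_{jk'}\in H_i$, independent of $k'$, with $\langle\xi^i_{jk'},z_{ik}\rangle=\rho_{ij}(k)$ for all $k$. Doing this for all $i<j$ defines $\xi^j_{ik}\in H_j$ for all $i\ne j$. Put
$$\delta_{ik}=\sum_{j\ne i}\xi^j_{ik},\qquad y_{ik}=z_{ik}+\varepsilon\delta_{ik}\qquad(\varepsilon>0).$$
Since $\delta_{ik}\perp H_i$, we have $|y_{ik}|^2=1+\varepsilon^2|\delta_{ik}|^2$. For $i<j$, the vectors $z_{ik}$ and $z_{jk'}$ are orthogonal, $z_{ik}\in H_i$ sees only the component $\xi^i_{jk'}$ of $\delta_{jk'}$, and $z_{jk'}\in H_j$ sees only the component $\xi^j_{ik}$ of $\delta_{ik}$. Hence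
$$\langle y_{ik},y_{jk'}\rangle=\varepsilon\bigl(\langle z_{ik},\xi^i_{jk'}\rangle+\langle\xi^j_{ik},z_{jk'}\rangle\bigr)+\varepsilon^2\langle\delta_{ik},\delta_{jk'}\rangle=\varepsilon\,g_{ij}(k,k')+\varepsilon^2\langle\delta_{ik},\delta_{jk'}\rangle . \tag{4}$$

**Step 4: the forms are a strict chain.** For $\ell\in\Lambda$ and $x\in\mathbb R^{q+1}$ with $\sum x_i=0$ put $Q_\ell(x)=\bigl|\sum_ix_iy_{i,\ell(i)}\bigr|^2$. From $0=(\sum x_i)^2$ we get $2\sum_{i<j}x_ix_j=-|x|^2$. By construction $g_{ij}(\ell(i),\ell(j))=\lambda_\ell$ for all $i<j$. So (4) gives
$$Q_\ell(x)=|x|^2+2\varepsilon\lambda_\ell\sum_{i<j}x_ix_j+R_\ell(x)=(1-\varepsilon\lambda_\ell)|x|^2+R_\ell(x),\qquad R_\ell(x)=\varepsilon^2\Bigl|\sum_ix_i\delta_{i,\ell(i)}\Bigr|^2 .$$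
With $C=\max_{i,k}|\delta_{ik}|^2$ we have $0\le R_\ell(x)\le\varepsilon^2C\bigl(\sum_i|x_i|\bigr)^2\le\varepsilon^2C(q+1)|x|^2$. Choose $\varepsilon>0$ so small that $\varepsilon\lambda_\ell<1$ for all $\ell$, that $\varepsilon C(q+1)$ is less than the smallest distance between two of the $\lambda_\ell$, and that for each $i$ the vectors $y_{i1},\dots,y_{iq}$ are distinct (the $z_{ik}$ are). Then every $Q_\ell$ is positive definite on $\{\sum x_i=0\}$. If $\lambda_\ell>\lambda_{\ell'}$, then for $x\neq0$
$$Q_{\ell'}(x)-Q_\ell(x)\ge\varepsilon\bigl(\lambda_\ell-\lambda_{\ell'}-\varepsilon C(q+1)\bigr)|x|^2>0 .$$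
So the $Q_\ell$, ordered by decreasing $\lambda_\ell$, form a strict chain.

**Step 5: the slopes.** As $q\ge2$, we have $q<q^2-1\le n$. Choose $c_0,\dots,c_q\in\mathbb R^n$ with $c_i-c_0$ ($1\le i\le q$) linearly independent, and let $E$ be the span of these differences, so $\dim E=q<n$. Each element of $E$ is $\sum_ix_ic_i$ for exactly one $x\in\mathbb R^{q+1}$ with $\sum x_i=0$. So
$$m_\ell\Bigl(\sum_ix_ic_i\Bigr)=\sum_ix_iy_{i,\ell(i)}\qquad\Bigl(\sum_i x_i=0\Bigr)$$
defines a linear map $m_\ell:E\to\mathbb R^n$ with $|m_\ell(\sum x_ic_i)|^2=Q_\ell(x)$. By Step 4 the $m_\ell$ are injective, and their forms are a strict chain. Lemma 5, with $N=q^2$, and Proposition 4 give a compact connected plane $\mathcal P_B$ of dimension $2n$ in which the (extended) $m_\ell$, $\ell\in\Lambda$, occur among the slopes $M_s$, for distinct $s$.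

**Step 6: the embedding.** Map
$$\omega\mapsto(\infty),\quad p_{ik}\mapsto(c_i,y_{ik}),\quad K_i\mapsto\{x=c_i\},\quad \ell\mapsto\{y=m_\ell(x-c_0)+y_{0,\ell(0)}\}.$$
Since $m_\ell(c_i-c_0)=y_{i,\ell(i)}-y_{0,\ell(0)}$, the image of $\ell$ contains $(c_i,y_{i,\ell(i)})$ for every $i$. So the map preserves incidence. It is injective on points, because the $c_i$ are distinct and the $y_{ik}$ are distinct for each $i$, and injective on lines, because the slopes are distinct. Therefore the join of two image points is the image of their join in $\pi$, and the meet of two image lines is the image of their meet.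

Incidence is also reflected. Let $p\notin L$ in $\pi$, and suppose that the image of $p$ lies on the image of $L$. Take $p'\in L$. Then the image of $L$ joins the images of $p$ and $p'$, so it equals the image of $pp'$. But $pp'\ne L$, contradicting injectivity on lines. A quadrangle of $\pi$ goes to a quadrangle, since its six distinct joining lines go to six distinct lines. So the image is a subplane isomorphic to $\pi$. It is finite, hence closed and 0-dimensional. For $n=8$, $q=3$ we have $q^2-1=8$, so the plane of order 3 over the field with three elements occurs in a 16-dimensional plane. $\blacksquare$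

## 9. The finite dimensions in which a 0-dimensional closed subplane occurs

*Proof of Theorem C.* Existence for $d=8$ and $d=16$ is Theorem A. Conversely, a compact connected projective plane of finite dimension $d$ has $d\in\{2,4,8,16\}$, by R. Löwen, *Topology and dimension of stable planes: on a conjecture of H. Freudenthal*, J. reine angew. Math. 343 (1983); see also Salzmann et al., *Compact Projective Planes*, de Gruyter 1995. For $d=4$, 0-dimensional closed subplanes are excluded by the background theorem quoted in Section 1. For $d=2$ they are excluded by Proposition 1, whose proof uses the cited fact that lines are circles. So $d\in\{8,16\}$. $\blacksquare$
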